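\title{The Sikorski extension theorem implies the axiom of choice}

\begin{abstract}
We prove in ZF that the Sikorski extension theorem for Boolean algebras implies the axiom of choice, so that the two statements are equivalent. Given nonempty sets $X_i$, we retract the regular open algebra of $2^{\bigsqcup X_i}$ onto the subalgebra of elements that are fixed when the coordinates in any one $X_i$ are flipped. The retraction defines, for each $i$, a nonempty open set disjoint from its image under the $i$th flip, and the Fourier coefficients of this set single out a nonempty finite subset of $X_i$. The same argument shows that additive retractions suffice, and that the axiom of choice holds if and only if choice for pairs holds in every Boolean-valued model.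
\end{abstract}

\section{Introduction}

We work in Zermelo--Fraenkel set theory ZF, without the axiom of choice. A set is \emph{finite} if it is in bijection with a natural number. A Boolean algebra is \emph{nontrivial} if $0\ne1$ and \emph{complete} if every subset has a supremum; its \emph{prime ideals} are the kernels of its homomorphisms to $\{0,1\}$. Consider the following statements.
\begin{itemize}
\item[AC:] Every family of nonempty sets has a choice function.
\item[BPI:] (Boolean prime ideal theorem.) Every nontrivial Boolean algebra has a prime ideal.
\item[SET:] (Sikorski extension theorem.) If $A$ is a Boolean algebra, $B$ is a subalgebra of $A$, $C$ is a complete Boolean algebra and $h\colon B\to C$ is a Boolean homomorphism, then $h$ extends to a Boolean homomorphism $A\to C$.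
\end{itemize}
The implications $\mathrm{AC}\Rightarrow\mathrm{SET}\Rightarrow\mathrm{BPI}$ are provable in ZF, the first being Sikorski's theorem. The second cannot be reversed: if ZF is consistent, then so is $\mathrm{ZF}+\mathrm{BPI}+\neg\mathrm{SET}$. The remaining question has been recorded as open in the words ``it is not known whether SET $\Longrightarrow$ AC.'' The problem is thus to prove this implication in ZF or to show that $\mathrm{ZF}+\mathrm{SET}+\neg\mathrm{AC}$ is consistent if ZF is.

\begin{theorem}\label{thm:main}
In ZF, SET implies AC. Hence SET and AC are equivalent in ZF, and $\mathrm{ZF}+\mathrm{SET}+\neg\mathrm{AC}$ is inconsistent.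
\end{theorem}

Two observations locate SET between its neighbors. First, BPI is exactly the case $C=\{0,1\}$ of SET. Extending the identity of $\{0,1\}\subseteq A$ gives a homomorphism whose kernel is a prime ideal of $A$. Conversely, given $h\colon B\to\{0,1\}$, the ideal $J$ of $A$ generated by $\ker h$ is proper, and a prime ideal of $A/J$ yields a homomorphism $A\to\{0,1\}$ that vanishes on $\ker h$ and therefore extends $h$. Second, extending $h\colon B\to C$ to one new element $a\in A$ needs no choice. Put $c=\bigvee\{h(b):b\in B,\ b\le a\}$. For $b\in B$, if $b\le a$ then $h(b)\le c$, and if $b\wedge a=0$ then $h(b)\wedge c=0$; hence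
\[
(b_1\wedge a)\vee(b_2\wedge\neg a)\ \longmapsto\ (h(b_1)\wedge c)\vee(h(b_2)\wedge\neg c)
\]
is a well-defined homomorphism on the subalgebra generated by $B$ and $a$. Zorn's lemma then gives $\mathrm{AC}\Rightarrow\mathrm{SET}$, and choice enters only through this iteration.

Like BPI, SET asks for a map subject to equations that each involve finitely many elements, and BPI does not imply AC, because it does not imply SET. One may therefore guess that SET, too, is weaker than AC. What defeats the guess is that the target $C$ is arbitrary and can be built from the family $(X_i)$ from which we want to choose. We take for $C$ the elements of an algebra $A$ that are fixed by certain symmetries $\tau_i$, and for $h$ the identity of $C$. An extension of $h$ is then a \emph{retraction}, a homomorphism $r\colon A\to C$ with $r|C=\mathrm{id}$, and it breaks each symmetry $\tau_i$ (Section~\ref{sec:odd}). The broken symmetry is at first only an open subset of a product space; a Fourier argument turns it into a finite subset of $X_i$ (Section~\ref{sec:fourier}), and BPI chooses a point from that (Section~\ref{sec:main}). No step uses the axiom of foundation.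

The construction uses very little about $r$, and this gives further equivalents of AC. Let $\operatorname{RO}(2^X)$ be the algebra of regular open subsets of the product space $2^X=\{0,1\}^X$; a \emph{complete subalgebra} of it is a subalgebra closed under arbitrary suprema of $\operatorname{RO}(2^X)$. Write $a+b=(a\wedge\neg b)\vee(\neg a\wedge b)$ for symmetric difference in a Boolean algebra. Let $\mathrm{AC}_2$ be the statement that every family of two-element sets has a choice function. The Boolean-valued universe $V^{(C)}$ is recalled in Section~\ref{sec:bvm}; a sentence \emph{holds} in it if its Boolean value is $1$.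

\begin{theorem}\label{thm:equiv}
In ZF the following are equivalent.
\begin{enumerate}
\item[(1)] AC.
\item[(2)] SET.
\item[(3)] For every set $X$, every complete subalgebra $C$ of $\operatorname{RO}(2^X)$ is a retract of $\operatorname{RO}(2^X)$.
\item[(4)] For all $X$ and $C$ as in \textup{(3)}, there is a map $r\colon\operatorname{RO}(2^X)\to C$ with $r(a+b)=r(a)+r(b)$ for all $a,b$ and $r|C=\mathrm{id}$.
\item[(5)] BPI holds in $V^{(C)}$ for every complete Boolean algebra $C$.
\item[(6)] $\mathrm{AC}_2$ holds in $V^{(C)}$ for every complete Boolean algebra $C$.
\end{enumerate}
\end{theorem}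

By (6)$\Rightarrow$(1), if AC fails, then some Boolean-valued (set-forcing) extension violates even choice for families of pairs, with nonzero Boolean value.

\section{Flips and the invariant algebra}\label{sec:setup}

Under $+$ and $\wedge$ a Boolean algebra is a commutative ring in which $a+a=0$ and $1+a=\neg a$. Homomorphisms preserve $+$. We call a map \emph{additive} if it preserves $+$, that is, if it is linear over $\mathbb F_2$.

An open subset $U$ of a topological space is \emph{regular} if $U=\operatorname{int}\operatorname{cl}U$. The regular open sets, ordered by inclusion, form a complete Boolean algebra, provably in ZF: the meet of two elements is their intersection, $\neg U$ is the interior of the complement of $U$, and $\bigvee S=\operatorname{int}\operatorname{cl}\bigcup S$. Clopen sets are regular open, and on clopen sets the finite Boolean operations are the set operations.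

Until the end of Section~\ref{sec:fourier}, fix a family $(X_i)_{i\in I}$ of nonempty, pairwise disjoint sets, called \emph{blocks}, and let $X=\bigcup_iX_i$. Disjointness costs nothing: a choice of points or finite subsets from the sets $\{i\}\times X_i$ projects to one for the sets $X_i$. For a finite partial function $p$ from $X$ to $\{0,1\}$, the \emph{cylinder} $[p]$ is the set of $f\in2^X$ that extend $p$. Cylinders are clopen, form a base of the product topology, and are nonempty (extend $p$ by $0$). Let
\[
A=\operatorname{RO}(2^X),\qquad u_x=\{f\in2^X:f(x)=1\}\in A\quad(x\in X).
\]
The algebra $A$ is nontrivial since $2^X\neq\emptyset$.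

We want symmetries, one for each block, that are defined without naming a point of the block. Let $\tau_i\colon2^X\to2^X$ replace $f(x)$ by $1-f(x)$ for all $x\in X_i$ and leave the other coordinates unchanged. This \emph{flip} is a homeomorphism and an involution. It permutes the regular open sets and preserves inclusion, so it induces an automorphism of $A$, again written $\tau_i$, that preserves arbitrary suprema. For $x\in X_i$ and $j\ne i$,
\begin{equation}\label{eq:flip}
\tau_i(u_x)=1+u_x,\qquad\tau_j(u_x)=u_x .
\end{equation}
The \emph{invariant algebra} is
\[
C=\{a\in A:\tau_i(a)=a\text{ for all }i\in I\}.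
\]

\begin{lemma}\label{lem:C}
$C$ is a complete subalgebra of $A$, and in particular a nontrivial complete Boolean algebra. If $x,y$ lie in the same block, then $u_x+u_y\in C$.
\end{lemma}

\begin{proof}
The fixed points of a set of automorphisms form a subalgebra. If $S\subseteq C$, then $\tau_i(\bigvee S)=\bigvee\tau_i[S]=\bigvee S$ for all $i$, so the supremum of $S$ in $A$ lies in $C$, and it is also the supremum of $S$ in $C$. If $x,y\in X_i$, then \eqref{eq:flip} gives $\tau_i(u_x+u_y)=1+u_x+1+u_y=u_x+u_y$, and $\tau_j$ fixes both summands for $j\ne i$.
\end{proof}

Completeness of the target is a hypothesis of SET, and it is the reason for working with regular open sets. The smaller algebra generated by the $u_x$ would not do. For a single block $X=\omega$ this algebra is countable, and its invariant elements include the nonempty, pairwise disjoint sets $\{f:f(0)=\dots=f(n)\ne f(n+1)\}$ for $n\in\omega$; in a complete algebra, distinct collections of these sets would have distinct suprema, and there would be uncountably many.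

\section{What a retraction chooses}\label{sec:odd}

Suppose first that $X$ is finite. Then $2^X$ is discrete, $A$ consists of all subsets of $2^X$, and $C$ consists of the unions of orbits of the group generated by the flips. Two functions are in the same orbit exactly when on each block they agree or are complementary. Let $r\colon A\to C$ be a retraction and $O$ an orbit. The map that sends $a$ to $1$ if $O\subseteq r(a)$ and to $0$ otherwise is a homomorphism $A\to\{0,1\}$. It sends exactly one singleton $\{g_O\}$ to $1$, so $O\subseteq r(a)$ if and only if $g_O\in a$, and $r(O)=O$ gives $g_O\in O$. Conversely, any selection of points $g_O\in O$ defines a retraction $r(a)=\bigcup\{O:g_O\in a\}$. \emph{A retraction is a choice of one point in each orbit.} For $f\in O$ and $x\in X_i$,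
\[
f\in u_x+r(u_x)\iff f(x)\neq g_O(x)\iff f\text{ is complementary to }g_O\text{ on }X_i .
\]
So $D_i=u_x+r(u_x)$ does not depend on $x\in X_i$, and $\tau_i$ exchanges $D_i$ with its complement.

\begin{example}\label{ex:finite}
Let there be one block, with flip $\tau$; then $D$ is the set of points that are not selected. Put $\chi_x(f)=(-1)^{f(x)}$.

(a) Let $X=\{x,y\}$ and write $f$ as the string $f(x)f(y)$. The orbits are $\{00,11\}$ and $\{01,10\}$, so there are four retractions, and $D$ is one of
\[
\{00,01\}=\neg u_x,\qquad\{11,10\}=u_x,\qquad\{00,10\}=\neg u_y,\qquad\{11,01\}=u_y .
\]
The indicator function $1_D$ is $\frac12(1\pm\chi_x)$ or $\frac12(1\pm\chi_y)$. In each case $D$ depends on exactly one coordinate: the retraction has chosen a point of $X$.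

(b) Let $X=\{x,y,z\}$ and select in each orbit the function that takes the value $1$ at most once. Then $D$ is the set of functions that take the value $1$ at least twice, and
\[
1_D=\tfrac12-\tfrac14(\chi_x+\chi_y+\chi_z)+\tfrac14\chi_x\chi_y\chi_z ,
\]
as both sides equal $0,0,1,1$ when $f$ takes the value $1$ exactly $0,1,2,3$ times. This $D$ is invariant under all permutations of $X$, so it prefers no point of $X$. The most we can hope to read off from $D$ in general is a finite set of coordinates.
\end{example}

In both cases products of an odd number of factors $\chi_x$ occur in $1_D$, and this is forced. A product of an even number of factors is unchanged by $\tau$, so if only such products occurred we would have $D=\tau D$.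

For infinite $X$ there are no selected points, but the algebra above survives. Call an open set $D\subseteq2^X$ \emph{$i$-odd} if $D\neq\emptyset$ and $D\cap\tau_iD=\emptyset$. We state the construction of odd sets below an element $p\in C$, since Section~\ref{sec:bvm} needs this form.

\begin{lemma}\label{lem:odd}
Let $p\in C$ be nonzero, and let $(t_x)_{x\in X}$ be a family in $C$ such that
\begin{equation}\label{eq:coherent}
p\wedge(u_x+t_x)=p\wedge(u_y+t_y)\qquad\text{whenever }x,y\text{ lie in the same block.}
\end{equation}
Let $D_i\in A$ be the common value of $p\wedge(u_x+t_x)$ for $x\in X_i$. Then $D_i$ is $i$-odd for every $i\in I$.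
\end{lemma}

\begin{proof}
Let $x\in X_i$. Since $\tau_i$ fixes $p$ and $t_x$, \eqref{eq:flip} gives $\tau_i(D_i)=p\wedge(1+u_x+t_x)=p\wedge\neg(u_x+t_x)$. Hence $D_i\wedge\tau_i(D_i)=0$, and meets in $A$ are intersections. Also $D_i\vee\tau_i(D_i)=p\neq0$, which excludes $D_i=0$.
\end{proof}

By \eqref{eq:coherent}, the function $i\mapsto D_i$ is defined without choosing a point in each block.

\begin{corollary}\label{cor:additive}
If $r\colon A\to C$ is additive and $r|C=\mathrm{id}$, then $p=1$ and $t_x=r(u_x)$ satisfy the hypotheses of Lemma~\ref{lem:odd}.
\end{corollary}

\begin{proof}
For $x,y$ in the same block, $u_x+u_y\in C$ by Lemma~\ref{lem:C}, so $t_x+t_y=r(u_x+u_y)=u_x+u_y$. Adding $u_x+t_y$ to both sides gives $u_x+t_x=u_y+t_y$.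
\end{proof}

\section{From odd open sets to finite sets}\label{sec:fourier}

An $i$-odd set $U$ contains a cylinder $[p]$, and $\operatorname{dom}p$ meets $X_i$, since otherwise $\tau_i[p]=[p]$ would lie in $U\cap\tau_iU$. So $\operatorname{dom}p\cap X_i$ is a nonempty finite subset of $X_i$. The difficulty is that picking one cylinder for each $i$ is again an instance of choice. Taking all cylinders with smallest domain does not help for an arbitrary open set. If $X$ is a single infinite block and $x_0\in X$, then
\begin{equation}\label{eq:U0}
U_0=\{f:f(x_0)=1\text{ and }f(y)=1\text{ for some }y\neq x_0\}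
\end{equation}
is odd, it contains no cylinder with a domain of size at most $1$, and the two-element domains $\{x_0,y\}$ of its cylinders cover $X$. We therefore give every finite set of coordinates a weight that measures how strongly $U$ depends on it. The weights have bounded sum of squares, so only finitely many of them are large. They are the Fourier coefficients seen in Example~\ref{ex:finite}. To stay within ZF we build them from finite averages and suprema of sets of reals, and use neither a countably additive measure nor compactness of $2^X$.

\subsection*{Finitary sets}
A function $\varphi\colon2^X\to\mathbb R$ is \emph{finitary} if for some finite $F\subseteq X$ the value $\varphi(f)$ depends only on $f|F$. Let $\int\varphi$ be the average of the $2^{|F|}$ values that $\varphi$ takes on the cylinders $[g]$, $g\in2^F$. Adding a point to $F$ repeats every value twice, so comparing two admissible sets with their union shows that $\int\varphi$ does not depend on $F$. Sums and products of finitary functions are finitary, $\int$ is linear, and $\int\varphi\ge0$ if $\varphi\ge0$. Let $\mathcal K$ be the set of all $K\subseteq2^X$ with finitary indicator $1_K$, and put $\mu(K)=\int1_K$.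 Then $\mathcal K$ is a Boolean algebra of sets containing all cylinders, $\mu$ is monotone with values in $[0,1]$, and $\mu([p])=2^{-|\operatorname{dom}p|}$.

For finite $s\subseteq X$ let $\chi_s=\prod_{x\in s}\chi_x$, where $\chi_x(f)=(-1)^{f(x)}$. If $s\ne\emptyset$, then flipping one coordinate in $s$ permutes $2^s$ and changes the sign of $\chi_s$, so $\int\chi_s=0$. Since $\chi_s\chi_t=\chi_{s\triangle t}$, the integral $\int\chi_s\chi_t$ is $1$ if $s=t$ and $0$ otherwise. For $K\in\mathcal K$ put $\widehat K(s)=\int1_K\chi_s$. If $\Sigma$ is a finite set of finite subsets of $X$, then expanding the square gives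
\[
0\le\int\Big(1_K-\sum_{s\in\Sigma}\widehat K(s)\chi_s\Big)^2=\mu(K)-2\sum_{s\in\Sigma}\widehat K(s)^2+\sum_{s\in\Sigma}\widehat K(s)^2 ,
\]
which is Bessel's inequality
\begin{equation}\label{eq:bessel}
\sum_{s\in\Sigma}\widehat K(s)^2\le\mu(K)\le1 .
\end{equation}

\subsection*{Open sets}
Let $U\subseteq2^X$ be open. We approximate it from inside by $\mathcal K_U=\{K\in\mathcal K:K\subseteq U\}$, which contains $\emptyset$ and is closed under finite unions. The number $\widehat K(s)$ is not monotone in $K$, but it is a difference of two monotone quantities: with $E_s=\{f:\chi_s(f)=1\}\in\mathcal K$ we have $\widehat K(s)=\mu(K\cap E_s)-\mu(K\setminus E_s)$. Define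
\begin{equation}\label{eq:def}
\widehat U(s)=\sup_{K\in\mathcal K_U}\mu(K\cap E_s)-\sup_{K\in\mathcal K_U}\mu(K\setminus E_s).
\end{equation}
This formula involves no choice. If $U\in\mathcal K$, both suprema are attained at $K=U$, so the notation is consistent.

\begin{lemma}\label{lem:approx}
Let $U$ be open, $\Sigma$ a finite set of finite subsets of $X$, and $\varepsilon>0$. There is $K_0\in\mathcal K_U$ such that $|\widehat K(s)-\widehat U(s)|\le\varepsilon$ for all $s\in\Sigma$ and all $K\in\mathcal K_U$ with $K\supseteq K_0$.
\end{lemma}

\begin{proof}
For each $s\in\Sigma$ and each of the two suprema in \eqref{eq:def}, pick a member of $\mathcal K_U$ that comes within $\varepsilon$ of the supremum. These are finitely many choices; let $K_0$ be the union of the chosen sets. If $K_0\subseteq K\in\mathcal K_U$, then by monotonicity each of $\mu(K\cap E_s)$ and $\mu(K\setminus E_s)$ falls short of its supremum by an amount in $[0,\varepsilon]$, and the difference of two such amounts has absolute value at most $\varepsilon$.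
\end{proof}

\begin{lemma}\label{lem:finite}
For open $U$ and $n\ge1$, the set $\{s\subseteq X\text{ finite}:|\widehat U(s)|\ge1/n\}$ is finite.
\end{lemma}

\begin{proof}
Letting $\varepsilon\to0$ in Lemma~\ref{lem:approx} carries \eqref{eq:bessel} over to $U$: $\sum_{s\in\Sigma}\widehat U(s)^2\le1$ for every finite $\Sigma$. So every finite subset of the set in question has at most $n^2$ elements, while an infinite set has, by induction, finite subsets of every size.
\end{proof}

It remains to see that some coefficient involving $X_i$ is nonzero. This is where oddness is used; without it the claim fails, since $U=2^X$ and $U=\emptyset$ have $\widehat U(s)=0$ for all $s\ne\emptyset$. We test $U$ against a finitary function that changes sign under $\tau_i$, the difference of the indicators of a cylinder in $U$ and of its flip.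

\begin{lemma}\label{lem:nonzero}
If $U$ is $i$-odd, then there is a finite $s\subseteq X$ with $|s\cap X_i|$ odd and $\widehat U(s)\ne0$.
\end{lemma}

\begin{proof}
Take a cylinder $[p]\subseteq U$, let $F=\operatorname{dom}p$, and for $s\subseteq F$ let $\sigma_s=\prod_{x\in s}(-1)^{p(x)}$. The function $\frac12(1+(-1)^{p(x)}\chi_x)$ is the indicator of $\{f:f(x)=p(x)\}$. Multiplying over $x\in F$ and expanding gives
\[
1_{[p]}=2^{-|F|}\sum_{s\subseteq F}\sigma_s\chi_s .
\]
The set $\tau_i[p]$ is the cylinder $[p']$, where $p'$ is obtained from $p$ by flipping the values on $F\cap X_i$. In the same expansion for $p'$, the sign $\sigma_s$ is replaced by $(-1)^{|s\cap X_i|}\sigma_s$. With $\Sigma=\{s\subseteq F:|s\cap X_i|\text{ odd}\}$ we obtain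
\[
1_{[p]}-1_{\tau_i[p]}=2^{1-|F|}\sum_{s\in\Sigma}\sigma_s\chi_s .
\]
Let $K\in\mathcal K_U$ contain $[p]$. Then $K\cap\tau_i[p]\subseteq U\cap\tau_iU=\emptyset$, so
\[
2^{-|F|}=\mu(K\cap[p])-\mu(K\cap\tau_i[p])=\int1_K\,(1_{[p]}-1_{\tau_i[p]})=2^{1-|F|}\sum_{s\in\Sigma}\sigma_s\widehat K(s).
\]
Apply this to $K=K_0\cup[p]$, with $K_0$ as in Lemma~\ref{lem:approx}, and let $\varepsilon\to0$. The result is $\sum_{s\in\Sigma}\sigma_s\widehat U(s)=\frac12$, so some term is nonzero.
\end{proof}

\begin{proposition}\label{prop:extract}
Suppose that $i\mapsto D_i$ is a function on $I$ such that each $D_i$ is an $i$-odd open set. Then there is a function $i\mapsto F_i$ on $I$ such that each $F_i$ is a nonempty finite subset of $X_i$.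
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:nonzero} there is a least $n_i\ge1$ for which
\[
S_i=\{s\subseteq X\text{ finite}:|s\cap X_i|\text{ odd and }|\widehat{D_i}(s)|\ge1/n_i\}
\]
is nonempty, and $S_i$ is finite by Lemma~\ref{lem:finite}. Let $F_i=\bigcup_{s\in S_i}(s\cap X_i)$. It is a finite union of finite sets, it is nonempty because a set of odd size is nonempty, and it is defined explicitly from $i$ and $D_i$.
\end{proof}

For the set $U_0$ of \eqref{eq:U0} the recipe finds the right coordinate. If $K\in\mathcal K_{U_0}$ contains all $f\in u_{x_0}$ that take the value $1$ somewhere on a given $n$-element subset of $X\setminus\{x_0\}$, then $|\widehat K(s)-\widehat{u_{x_0}}(s)|\le\mu(u_{x_0}\setminus K)\le2^{-n-1}$. So $U_0$ has the coefficients of $1_{u_{x_0}}=\frac12(1-\chi_{x_0})$, and the finite set obtained is $\{x_0\}$.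

\begin{remark}
For a regular open set $D\neq\emptyset$ the cylinders with smallest domain do form a finite set; this gives a second route to the sets $F_i$ for the $D_i\in A$ of Lemma~\ref{lem:odd}, namely the union of the sets $\operatorname{dom}p\cap X_i$ over these cylinders. Let $n$ be the least size of the domain of a cylinder contained in $D$, let $P$ be the set of $p$ with $|\operatorname{dom}p|=n$ and $[p]\subseteq D$, and suppose that $P$ is infinite. Among the finite partial functions $q$ that have infinitely many extensions in $P$, such as $q=\emptyset$, all have $|\operatorname{dom}q|<n$; take one with $|\operatorname{dom}q|$ maximal. For $x\notin\operatorname{dom}q$, only finitely many extensions of $q$ in $P$ are defined at $x$, since each extends $q\cup\{(x,0)\}$ or $q\cup\{(x,1)\}$. So for every finite $q'\supseteq q$ there is $p\in P$ extending $q$ with $\operatorname{dom}p\cap\operatorname{dom}q'=\operatorname{dom}q$, and $\emptyset\neq[p\cup q']\subseteq D\cap[q']$. Thus $[q]\subseteq\operatorname{cl}D$, hence $[q]\subseteq\operatorname{int}\operatorname{cl}D=D$, contrary to the minimality of $n$.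
\end{remark}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:main}

Example~\ref{ex:finite}(b) shows that the odd sets alone need not select points. For the last step we use SET a second time, through BPI.

\begin{lemma}\label{lem:bpi}
BPI implies that every family of nonempty finite sets has a choice function.
\end{lemma}

\begin{proof}
Let $(F_i)_{i\in I}$ be such a family, pairwise disjoint without loss of generality. Let $Y=\bigcup_iF_i$, and let $\mathcal K$ be the algebra of subsets of $2^Y$ with finitary indicator. For $x\in F_i$ let $W_x$ be the set of $f\in2^Y$ with $f(x)=1$ and $f(y)=0$ for all $y\in F_i\setminus\{x\}$, and let $N_i=2^Y\setminus\bigcup_{x\in F_i}W_x$. These sets lie in $\mathcal K$ because $F_i$ is finite. Let $J$ be the ideal of those $K\in\mathcal K$ that are covered by finitely many $N_i$. It is proper: given distinct $i_1,\dots,i_k$, pick one point in each of $F_{i_1},\dots,F_{i_k}$; by disjointness, the function that is $1$ at these points and $0$ elsewhere lies outside $N_{i_1}\cup\dots\cup N_{i_k}$. So $\mathcal K/J$ is nontrivial, and a prime ideal of it gives a homomorphism $\pi\colon\mathcal K\to\{0,1\}$ with $\pi(N_i)=0$ for all $i$. For each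 $i$, the finitely many sets $N_i$ and $W_x$ $(x\in F_i)$ are pairwise disjoint and cover $2^Y$, so $\pi(W_x)=1$ for exactly one $x\in F_i$. Sending $i$ to this $x$ is a choice function.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Assume SET. Let $(X_i)_{i\in I}$ be a family of nonempty sets, which we may take to be pairwise disjoint, and let $A$ and $C$ be as in Section~\ref{sec:setup}. By Lemma~\ref{lem:C}, $C$ is a subalgebra of $A$ and a complete Boolean algebra, so SET extends $\mathrm{id}_C\colon C\to C$ to a homomorphism $r\colon A\to C$. Corollary~\ref{cor:additive} and Lemma~\ref{lem:odd} give a function $i\mapsto D_i$ with $D_i$ $i$-odd, and Proposition~\ref{prop:extract} gives a function $i\mapsto F_i$ with $\emptyset\neq F_i\subseteq X_i$ finite. Since SET implies BPI, Lemma~\ref{lem:bpi} provides a choice function for $(F_i)$, which is a choice function for $(X_i)$. Thus SET implies AC; the converse is Sikorski's theorem.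
\end{proof}

\section{Multiple choice and additive retractions}\label{sec:mc}

In the proof above, only additivity of $r$ was needed to reach the finite sets $F_i$. Conditions (3), (4) and (6) of Theorem~\ref{thm:equiv} do not visibly provide BPI, so the last step needs a substitute. Let MC (multiple choice) be the statement that for every family $(X_i)$ of nonempty sets there is a function $i\mapsto F_i$ with $F_i$ a nonempty finite subset of $X_i$. The substitute is the following known lemma; see, for example, \cite{Jech}. It uses the axiom of foundation, in the form that every set belongs to a level of the hierarchy $V_0=\emptyset$, $V_{\beta+1}=P(V_\beta)$, $V_\beta=\bigcup_{\gamma<\beta}V_\gamma$ for limit $\beta$. The \emph{rank} of a set is the least $\rho$ such that the set belongs to $V_{\rho+1}$.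

\begin{lemma}\label{lem:mc}
In ZF, MC implies AC.
\end{lemma}

\begin{proof}
Let $\kappa$ be an ordinal. The power set $P(\kappa)$ is linearly ordered lexicographically: $a<b$ if the least element of $a\triangle b$ lies in $b$. Apply MC to the family of nonempty subsets of $P(\kappa)$ and take the least element of each finite set obtained. This is a choice function on the nonempty subsets of $P(\kappa)$, and by Zermelo's theorem a set with such a function can be well-ordered.

This lets us pass from a well-ordering of $V_\beta$ to one of $V_{\beta+1}$, but a transfinite recursion needs a rule for doing so. The rule comes from a single well-ordering fixed in advance. Fix a limit ordinal $\alpha$, let $\kappa$ be the Hartogs ordinal of $V_\alpha$, the least ordinal that does not inject into $V_\alpha$, and fix a well-ordering $W$ of $P(\kappa)$. Define well-orderings $<_\beta$ of $V_\beta$ for $\beta\le\alpha$ by recursion, starting with $<_0=\emptyset$. Given $<_\beta$ with $\beta<\alpha$, its order type $\lambda$ injects into $V_\beta\subseteq V_\alpha$, so $\lambda<\kappa$. The unique order isomorphism $V_\beta\cong\lambda$ induces an injection of $V_{\beta+1}=P(V_\beta)$ into $P(\kappa)$;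 let $<_{\beta+1}$ be the pullback of $W$. For limit $\beta\le\alpha$, order $V_\beta$ first by rank, and order the sets of rank $\rho$ by $<_{\rho+1}$, which is available since $\rho+1<\beta$. So $V_\alpha$ can be well-ordered. Every set is a subset of $V_\alpha$ for some limit $\alpha$, so every set can be well-ordered, and AC follows.
\end{proof}

\begin{proof}[Proof of the equivalence of \textup{(1)--(4)} in Theorem~\ref{thm:equiv}]
The implication (1)$\Rightarrow$(2) is Sikorski's theorem. For (2)$\Rightarrow$(3), a complete subalgebra $C$ is a complete Boolean algebra, and SET extends $\mathrm{id}_C$ to a retraction. A retraction is additive, so (3)$\Rightarrow$(4). Assume (4) and let $(X_i)$ be a family of nonempty, pairwise disjoint sets. By Lemma~\ref{lem:C}, (4) applies to the invariant algebra $C$. Corollary~\ref{cor:additive}, Lemma~\ref{lem:odd} and Proposition~\ref{prop:extract} give nonempty finite sets $F_i\subseteq X_i$. So MC holds, and AC follows by Lemma~\ref{lem:mc}.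
\end{proof}

\section{Choice for pairs in Boolean-valued models}\label{sec:bvm}

Let $C$ be a complete Boolean algebra, and write $a\Rightarrow b$ for $\neg a\vee b$. The class $V^{(C)}$ of \emph{names} is defined by recursion: a name is a function $v$ from a set of names to $C$. Boolean values of atomic formulas are given by the recursion
\begin{align*}
\|u\in v\|&=\bigvee_{w\in\operatorname{dom}v}\big(v(w)\wedge\|u=w\|\big),\\
\|u=v\|&=\bigwedge_{w\in\operatorname{dom}u}\big(u(w)\Rightarrow\|w\in v\|\big)\wedge\bigwedge_{w\in\operatorname{dom}v}\big(v(w)\Rightarrow\|w\in u\|\big).
\end{align*}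
Connectives are evaluated by the Boolean operations, and $\|\exists v\,\varphi(v)\|$ is the supremum of $\|\varphi(v)\|$ over all names $v$; these values form a subset of $C$. For a set $S$, the name $\check S$ has domain $\{\check s:s\in S\}$ and constant value $1$. We use the following standard facts, all provable in ZF.
\begin{itemize}
\item[(V1)] Every axiom of ZF has value $1$, and value $1$ is preserved under logical deduction.
\item[(V2)] $\|\exists w\in v\ \varphi(w)\|=\bigvee_{w\in\operatorname{dom}v}\big(v(w)\wedge\|\varphi(w)\|\big)$; hence $\|\forall w\in\check S\ \varphi(w)\|=\bigwedge_{s\in S}\|\varphi(\check s)\|$.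
\item[(V3)] If all quantifiers of $\varphi$ are bounded, then $\|\varphi(\check s_1,\dots,\check s_k)\|$ is $1$ if $\varphi(s_1,\dots,s_k)$ is true and $0$ otherwise.
\item[(V4)] If AC is true, then AC holds in $V^{(C)}$ \cite{Bell}.
\end{itemize}
We do not assume that the supremum defining $\|\exists v\,\varphi(v)\|$ is attained. If $C$ is nontrivial and this supremum is $1$, we conclude only that some name gives $\varphi$ a nonzero value $p$. This is why Lemma~\ref{lem:odd} was stated below $p$.

The finite case shows why pairs suffice. An orbit $O$ determines, for $x,y$ in a block $X_i$, whether $f(x)=f(y)$ for $f\in O$. It thus determines the partition of $X_i$ into the two sides $\{x:f(x)=0\}$ and $\{x:f(x)=1\}$, but not which side is which, and selecting $g_O\in O$ amounts to labeling the sides in every block. In general this partition exists in $V^{(C)}$, where $C$ is the invariant algebra, and $\mathrm{AC}_2$ chooses one side. Below, $x\,E\,y$ abbreviates the bounded formula $\exists z\in E\ (z=(x,y))$.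

\begin{lemma}\label{lem:sides}
Assume $\mathrm{AC}_2$. Let $X,R,E$ be sets such that $x\,R\,y$ and $x\,E\,y$ define equivalence relations on $X$, and such that for all $x,y,z\in X$, $x\,E\,y$ implies $x\,R\,y$, and $x\,R\,y$ and $y\,R\,z$ together imply $x\,E\,y$, $y\,E\,z$ or $x\,E\,z$. Then there is a set $T$ such that
\begin{equation}\label{eq:theta}
\forall x,y\in X\ \Big(x\,R\,y\ \to\ \big(x\,E\,y\leftrightarrow(x\in T\leftrightarrow y\in T)\big)\Big).
\end{equation}
\end{lemma}

\begin{proof}
Each $R$-class is the union of one or two $E$-classes. Use $\mathrm{AC}_2$ to choose one $E$-class in each $R$-class that has two, take the only one in the others, and let $T$ be the union of the classes taken. Let $x\,R\,y$. If $x\,E\,y$, then both or neither of $x,y$ lie in $T$. Otherwise $x$ and $y$ represent the two $E$-classes of their $R$-class, and exactly one of them lies in $T$.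
\end{proof}

\begin{proof}[End of the proof of Theorem~\ref{thm:equiv}]
(1)$\Rightarrow$(5). By (V4) AC holds in $V^{(C)}$, and $\mathrm{AC}\Rightarrow\mathrm{BPI}$ is a theorem of ZF, so (V1) applies.

(5)$\Rightarrow$(6). By Lemma~\ref{lem:bpi}, $\mathrm{BPI}\Rightarrow\mathrm{AC}_2$ is a theorem of ZF, so (V1) applies.

(6)$\Rightarrow$(1). Let $(X_i)_{i\in I}$ be a family of nonempty, pairwise disjoint sets, with $X$, $A$, $u_x$ and the invariant algebra $C$ as in Section~\ref{sec:setup}. Let $R$ be the set of pairs $(x,y)$ with $x,y$ in the same block. For $(x,y)\in R$ put
\[
e_{xy}=1+u_x+u_y=\{f:f(x)=f(y)\},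
\]
which lies in $C$ by Lemma~\ref{lem:C}; for $x,y\in X$ in different blocks put $e_{xy}=0$. Let $E$ be the name whose domain consists of the names $\check z$ for $z\in R$ and whose value at $\check z$, for $z=(x,y)$, is $e_{xy}$. By (V2) and (V3), $\|\check x\,E\,\check y\|=e_{xy}$ for all $x,y\in X$, and $\|\check x\,\check R\,\check y\|$ is $1$ or $0$ according to whether $(x,y)\in R$.

We check that the hypotheses of Lemma~\ref{lem:sides} have value $1$ for $\check X,\check R,E$. That $\check R$ defines an equivalence relation on $\check X$ follows from (V3). By (V2), the remaining hypotheses reduce to relations among the $e_{xy}$. For $x,y,z$ in one block,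
\[
e_{xx}=1,\qquad e_{xy}=e_{yx},\qquad e_{xy}\wedge e_{yz}\le e_{xz},\qquad e_{xy}\vee e_{yz}\vee e_{xz}=1;
\]
these are statements about clopen sets, and the last holds because two of the three bits $f(x),f(y),f(z)$ agree. If $x,y,z$ are not all in one block, then $e_{xy}\wedge e_{yz}=0$ and $\|\check x\,\check R\,\check y\|\wedge\|\check y\,\check R\,\check z\|=0$, so the corresponding implications have value $1$. Finally, $e_{xy}=e_{yx}=0$ when $(x,y)\notin R$.

Let $\theta(T)$ be the formula \eqref{eq:theta} with $\check X,\check R,E$ in place of $X,R,E$. By (6) and (V1), $\|\exists T\,\theta(T)\|=1$. Since $C$ is nontrivial, there is a name $T$ with $p=\|\theta(T)\|\neq0$. Put $t_x=\|\check x\in T\|\in C$. The value of a biconditional whose sides have values $a$ and $b$ is $1+a+b$. So (V2) gives, for $(x,y)\in R$,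
\[
p\le1+e_{xy}+(1+t_x+t_y)=1+(u_x+t_x)+(u_y+t_y).
\]
The right side is the complement of $(u_x+t_x)+(u_y+t_y)$, so $p\wedge(u_x+t_x)+p\wedge(u_y+t_y)=0$, which is \eqref{eq:coherent}. Lemma~\ref{lem:odd} and Proposition~\ref{prop:extract} give a function $i\mapsto F_i$ with $\emptyset\neq F_i\subseteq X_i$ finite. The family was arbitrary, so MC holds, and AC follows by Lemma~\ref{lem:mc}.
\end{proof}

\begin{thebibliography}{9}

\bibitem{Bell}
Bell, \emph{Boolean-Valued Models and Independence Proofs in Set Theory}, Chapter~1.

\bibitem{Jech}
Jech, \emph{The Axiom of Choice}, Chapter~9.

\end{thebibliography}
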